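\title{Surfaces that are not birational to a normal surface in $\mathbb P^3$}

\begin{abstract}
Over any algebraically closed field of characteristic $0$, we show that
$X_0(p)\times\mathbb P^1$, with $p>10^5$ prime and $X_0(p)$ the modular curve,
is not birationally equivalent to a normal surface in $\mathbb P^3$. More
generally, no normal surface in $\mathbb P^3$ over $\mathbb C$ maps with
irreducible general fiber to a curve whose spectral gap is large compared with
the square root of its genus. A general plane section of such a surface would
be a smooth plane curve covering the given curve. A spectral lower bound for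
the degree of vector bundles with many sections, combined with uniform position
and the genus formula for smooth plane curves, rules out this covering.
\end{abstract}

\section{Introduction}\label{sec:intro}

Throughout, $k$ is an algebraically closed field of characteristic $0$, and a
\emph{surface} is an irreducible projective algebraic surface over $k$.

Every surface is birational to a surface in $\mathbb P^3$: by the primitive
element theorem its function field has the form $k(x,y)(z)$ with $z$ algebraic
over $k(x,y)$, and the minimal polynomial of $z$ gives an equation. How good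
can this model be? It cannot always be smooth. A surface $X\subset\mathbb P^3$
of degree $d$ has $H^1(X,\mathcal O_X)=0$, by the sequence
$0\to\mathcal O(-d)\to\mathcal O\to\mathcal O_X\to0$, and $h^1(\mathcal O)$ is a
birational invariant of smooth surfaces; so $C\times\mathbb P^1$ has no smooth
model in $\mathbb P^3$ when $C$ has positive genus. The next condition to try is
normality, which for a surface in $\mathbb P^3$ means that there are only
finitely many singular points (Lemma~\ref{lem:normal}). The following has been
posed in book form as an open problem in characteristic $0$.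

\begin{quote}
\emph{Find a surface over $k$ that is not birationally equivalent to any normal
surface in $\mathbb P^3$, or prove that there is none.}
\end{quote}

One dimension lower the question is easy: a normal curve is smooth, a smooth
plane curve of degree $d$ has genus $(d-1)(d-2)/2$, and so a curve of genus $2$
has no normal model in $\mathbb P^2$. One is led to try $C\times\mathbb P^1$
for a curve $C$ that is not a smooth plane curve. But isolated singularities
leave much room.

\begin{example}\label{ex:hyper}
(a) The cone in $\mathbb P^3$ over a smooth plane curve $C$ is singular at most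
at its vertex, hence normal, and it is birational to $C\times\mathbb P^1$.

(b) Let $g\ge1$, let $f(x,z)$ be a squarefree binary form of degree $2g+2$, and
let $C$ be the curve of genus $g$ with affine equation $s^2=f(x,1)$. Consider
\[
X=\{w^{2g}y^2=f(x,z)\}\subset\mathbb P^3 .
\]
At a singular point $f_x=f_z=0$, which forces $x=z=0$ because $f$ is
squarefree, and then $w^{2g}y^2=0$. So at most two points are singular, and $X$
is normal. Put $z=1$ and $s=w^gy$. Then $k(X)=k(x,s)(w)$ with $s^2=f(x,1)$,
and $w$ is transcendental over $k(x,s)$ because $k(X)$ has transcendence degree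
$2$. Hence $X$ is birational to $C\times\mathbb P^1$.
\end{example}

So genus $2$ gives no example, and neither does large genus by itself. An
obstruction has to see a finer property of $C$, one that hyperelliptic curves
and plane curves lack. We use the spectral gap.

A dominant rational map $\varphi\colon X\dashrightarrow C$ from a variety to a
smooth projective curve \emph{has irreducible general fiber} if $k(C)$ is
algebraically closed in $k(X)$. The name is justified by
Lemma~\ref{lem:fiber}. The condition depends only on the field extension
$k(X)/k(C)$, so it transfers along birational maps, and it holds for the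
projection $C\times D\to C$ of a product of curves. Let $X_0(p)$ be the
classical modular curve of prime level $p$, recalled in
Section~\ref{sec:modular}.

\begin{theorem}\label{thm:modular}
Let $k$ be algebraically closed of characteristic $0$ and let $p>10^5$ be a
prime. No surface over $k$ having a dominant rational map to $X_0(p)_k$ with
irreducible general fiber is birational to a normal surface in $\mathbb P^3$.
In particular $X_0(p)\times\mathbb P^1$ is not, and neither is
$X_0(p)\times D$ for any smooth projective curve $D$.
\end{theorem}

One may take $p=100003$. Choosing $D$ rational, elliptic, or of genus at least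
$2$ gives examples of Kodaira dimension $-\infty$, $1$ and $2$.

Theorem~\ref{thm:modular} follows from a statement over $\mathbb C$. Let $C$ be
a compact Riemann surface and $f\colon C\to\mathbb C$ a smooth function. In a
holomorphic coordinate $z=x+iy$ put
$|\nabla f|^2=|f_x|^2+|f_y|^2=2(|f_z|^2+|f_{\bar z}|^2)$. The form
$|\nabla f|^2\,dx\,dy$ does not depend on the coordinate, and its integral
$\int_C|\nabla f|^2$ is the \emph{Dirichlet energy}. For a probability measure
$\nu$ let
\[
\operatorname{Var}_\nu(f)=\int_C\Big|f-\int f\,d\nu\Big|^2d\nu
=\min_{a\in\mathbb C}\int_C|f-a|^2\,d\nu .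
\]

\begin{definition}\label{def:SG}
Let $\kappa>0$. The curve $C$ has property $\mathrm{SG}(\kappa)$ if there is a
probability measure $\nu$ on $C$, with bounded density with respect to a smooth
area form, such that for all smooth $f\colon C\to\mathbb C$
\[
\int_C|\nabla f|^2\ \ge\ 4\pi\kappa\operatorname{Var}_\nu(f).
\]
\end{definition}

If a smooth conformal metric on $C$ has area $A$ and first nonzero Laplace
eigenvalue $\lambda_1$, then its normalized area measure gives
$\mathrm{SG}(\lambda_1A/4\pi)$, by the variational description of $\lambda_1$.
The round unit sphere, with $\lambda_1=2$ and $A=4\pi$, shows that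
$\mathbb P^1$ has $\mathrm{SG}(2)$. General measures are allowed because the
measure that we use on $X_0(p)$ comes from a metric with cusps and cone points.

\begin{theorem}\label{thm:main}
Let $C$ be a smooth projective curve over $\mathbb C$ of genus $g\ge3$ with
property $\mathrm{SG}(\kappa)$, where
\begin{equation}\label{eq:gap}
\kappa^2\ \ge\ 256(g-1)+128\kappa .
\end{equation}
Then no normal surface $X\subset\mathbb P^3$ admits a dominant rational map
$X\dashrightarrow C$ with irreducible general fiber.
\end{theorem}

The hyperbolic metric on $C$ has area $4\pi(g-1)$ and gives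
$\kappa=\lambda_1(g-1)$. Thus Theorem~\ref{thm:main} applies whenever $g\ge3$
and the first nonzero eigenvalue of the hyperbolic metric satisfies
$\lambda_1^2(g-1)\ge256+128\lambda_1$.

\subsection*{The argument in outline}
Let $X\subset\mathbb P^3$ be normal of degree $d$ with a map $\varphi$ to $C$
as in Theorem~\ref{thm:main}. The singular points of $X$ and the points where
$\varphi$ is undefined are finite in number, so a general plane misses them and
cuts $X$ in a \emph{smooth} plane curve $H$ of degree $d$. The map $\varphi$
restricts to a covering $\pi\colon H\to C$ of some degree $m$.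

Take first $m=1$, as for a cone. Then $C=H$ is a smooth plane curve, so
$g-1=d(d-3)/2$ with $d\ge4$, and projection from a point of $C$ bounds the
gonality (the least degree of a nonconstant map to $\mathbb P^1$) by $d-1$. On
the other hand $\mathrm{SG}(\kappa)$ implies $\operatorname{gon}(C)\ge\kappa/2$
(Corollary~\ref{cor:gon}), and \eqref{eq:gap} gives $\kappa/2>8\sqrt{g-1}$.
Therefore $(d-1)^2>32\,d(d-3)$, which is false for $d\ge4$: a smooth plane curve
has too large a genus for its gonality.

For $m>1$ the curve $C$ carries no embedding in the plane, only the rank $m$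
bundles $E_n=\pi_*\mathcal O_H(n)$, whose sections include the plane forms of
degree $n$. Let $r_n\le m$ be the number of conditions that a general fiber of
$\pi$ imposes on these forms, and let $N_n=(n+1)(n+2)/2$. The proof has three
parts.
\begin{enumerate}
\item If $r_n=m$ then $\deg E_n\ge0$. As $H$ has genus about $d^2/2$, this says
$m(g-1)\ge d\big(\frac{d-3}2-n\big)$.
\item On a curve with $\mathrm{SG}(\kappa)$, a space of sections whose rank is
small compared with its dimension generates a bundle of large slope
(Section~\ref{sec:spectral}). Subsheaves of $E_n$ have slope at most $nd/m$, so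
$r_n\ge N_n/2$ as long as $n\le\kappa m/2d$. Since $r_n\le m$, this bounds $m$
by $64d^2/\kappa^2$.
\item The fibers of $\pi$ are plane sections of irreducible space curves, hence
in uniform position (Section~\ref{sec:uniform}). This propagates the bound in
(2) to $r_{n_0}=m$ for some $n_0<32d/\kappa$.
\end{enumerate}
With these bounds, (1) reads roughly $64(g-1)/\kappa^2+32/\kappa>1/2$, which
contradicts \eqref{eq:gap} (Section~\ref{sec:proof}). In
Section~\ref{sec:modular}, Selberg's eigenvalue bound gives $\kappa$ of the
order of $g$ for $X_0(p)$. Section~\ref{sec:complements} extends the result to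
higher dimensions and to very general curves.

\section{Normal hypersurfaces and irreducible fibers}\label{sec:prelim}

\begin{lemma}\label{lem:normal}
Let $n\ge2$ and let $F\ne0$ be a form of positive degree on $\mathbb P^{n+1}$.
Let $\Sigma_F$ be the common zero locus of $F$ and its partial derivatives.
Then $\dim\Sigma_F\le n-2$ if and only if $F$ is irreducible and the variety
$\{F=0\}$ is normal.
\end{lemma}

\begin{proof}
If $F$ is irreducible, $\Sigma_F$ is the singular locus of $X=\{F=0\}$, and a
normal variety is regular in codimension one. Conversely let
$\dim\Sigma_F\le n-2$. If $F=F_1F_2$ with nonconstant factors, then $F$ and its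
derivatives vanish on $\{F_1=F_2=0\}$, which has dimension at least $n-1$; so
$F$ is irreducible. By Serre's criterion, normality is equivalent to the
conditions $R_1$ and $S_2$. Here $R_1$ is the hypothesis, and $S_2$ holds for
every hypersurface.
\end{proof}

We count the empty set as not irreducible.

\begin{lemma}\label{lem:fiber}
Let $\varphi\colon X\dashrightarrow C$ be a dominant rational map from a
variety to a smooth projective curve, and let $X'\subset X$ be a nonempty open
set on which $\varphi$ is a morphism. The following are equivalent:
\begin{enumerate}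
\item[(a)] $k(C)$ is algebraically closed in $k(X)$;
\item[(b)] the generic fiber of $X'\to C$ is geometrically irreducible;
\item[(c)] the fiber of $X'\to C$ over all but finitely many points is
irreducible.
\end{enumerate}
\end{lemma}

\begin{proof}
The generic fiber is an integral scheme of finite type over $k(C)$ with
function field $k(X)$. Such a scheme is geometrically irreducible if and only
if $k(C)$ is separably closed in its function field; in characteristic $0$ this
is the equivalence of (a) and (b). For a morphism of finite type of noetherian
schemes, the points of the base with geometrically irreducible fiber form a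
constructible set \cite[9.7.7]{EGA}, and a constructible subset of $C$
containing the generic point has finite complement; so (b) implies (c). If (a)
fails, then $\varphi$ factors as $X\dashrightarrow C'\to C$ with $C'\to C$
finite of degree at least $2$ and $X\dashrightarrow C'$ dominant. Let
$X''\subset X'$ be a nonempty open set where the map to $C'$ is defined. Over a
general $c$ the fiber in $X''$ is a disjoint union of at least two nonempty
closed sets, and it is open in the fiber in $X'$. So the latter is reducible,
and (c) fails.
\end{proof}

\section{A spectral lower bound for degrees of bundles}\label{sec:spectral}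

In this section $C$ is a smooth projective curve over $\mathbb C$. We use three
facts about vector bundles on $C$. A subsheaf of a vector bundle is a vector
bundle. A map between bundles of the same rank that is an isomorphism at a
general point does not decrease the degree, since its determinant is a nonzero
map of line bundles. A globally generated bundle of rank $\rho$ has degree at
least $0$, since suitable $\rho$ sections give such a map from
$\mathcal O^{\rho}$. The \emph{slope} of a nonzero bundle is its degree divided
by its rank.

For a bundle $E$ and a subspace $V\subset H^0(C,E)$, let $E_V\subset E$ be the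
image of the evaluation map $V\otimes\mathcal O_C\to E$, and let
$\operatorname{rk}V$ be its rank. So $E_V$ is a bundle generated by $V$ at
every point, and $\operatorname{rk}V$ is the rank of $V\to E_x$ at a general
point $x$. The goal of the section is the following inequality.

\begin{proposition}\label{prop:spectral}
Let $C$ have property $\mathrm{SG}(\kappa)$ and let $0\ne V\subset H^0(C,E)$.
There is a subspace $0\ne W\subset V$ with
$\frac{\operatorname{rk}W}{\dim W}\le\frac{\operatorname{rk}V}{\dim V}$ and
\[
\deg E_W\ \ge\ \kappa\operatorname{rk}W
\Big(1-\frac{\operatorname{rk}W}{\dim W}\Big).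
\]
\end{proposition}

\begin{corollary}\label{cor:gon}
If $C$ has property $\mathrm{SG}(\kappa)$, then
$\operatorname{gon}(C)\ge\kappa/2$.
\end{corollary}

\begin{proof}
Let $V\subset H^0(C,L)$ be a base-point-free pencil with
$\deg L=\operatorname{gon}(C)$. Then $\dim V=2$, $\operatorname{rk}V=1$ and
$E_V=L$. One-dimensional subspaces have ratio $1>\frac12$, so $W=V$ in
Proposition~\ref{prop:spectral}.
\end{proof}

For $C=\mathbb P^1$ and $\kappa=2$ the corollary is an equality. It also shows
why the density in Definition~\ref{def:SG} must be controlled: for a point mass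
$\nu$ all variances vanish, the inequality holds for every $\kappa$, and the
corollary would be false.

\subsection*{The case of a pencil}
The mechanism is visible for a meromorphic function $f\colon C\to\mathbb P^1$
of degree $\delta$. To use $\mathrm{SG}(\kappa)$ we need test functions whose
energy is controlled by $\delta$. Let $P(x)$ be the orthogonal projection of
$\mathbb C^2$ onto the line spanned by $(1,f(x))$, and write $G=1+|f|^2$:
\[
P=\frac1G\begin{pmatrix}1&\bar f\\ f&|f|^2\end{pmatrix},\qquad
\partial_zP=\frac{f'}{G^2}\begin{pmatrix}-\bar f&-\bar f^{\,2}\\ 1&\bar f\end{pmatrix}.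
\]
The matrix $P$ is smooth on all of $C$. With the Hilbert--Schmidt norm
$\|M\|^2=\operatorname{tr}(MM^*)$ we get
$\|\partial_zP\|^2=|f'|^2(1+|f|^2)^2/G^4=|f'|^2/G^2$. As $P$ is Hermitian,
$\partial_{\bar z}P=(\partial_zP)^*$, so the energies of the four entries add
up to
\[
4\int_C\frac{|f'|^2}{(1+|f|^2)^2}\,dx\,dy
=4\delta\int_{\mathbb C}\frac{du\,dv}{(1+u^2+v^2)^2}=4\pi\delta .
\]
The variances add up to $\int\|P\|^2d\nu-\|\bar P\|^2=1-\|\bar P\|^2$, where
$\bar P=\int P\,d\nu$. If $\bar P=\frac12I$, the sum is $\frac12$, and
$\mathrm{SG}(\kappa)$ gives $4\pi\delta\ge2\pi\kappa$.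

The difficulty is the condition $\bar P=\frac12I$. It fails in general: if $f$
is replaced by $\varepsilon f$ with $\varepsilon\to0$, then $P$ tends almost
everywhere to a constant matrix and the variance tends to $0$. But the energy
$4\pi\delta$ is the same for every inner product on $\mathbb C^2$, so we may
look for an inner product that makes $\bar P$ scalar. In higher rank there is
an obstruction. Let $W$ have dimension $w$ and rank $\rho$, let $P(x)$ be the
projection onto the orthogonal complement of $\ker(W\to E_{W,x})$, and let
$\Pi'$ be the projection onto a subspace $W'$. The operator $\Pi'P(x)\Pi'$ has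
eigenvalues in $[0,1]$ and rank at most $\operatorname{rk}W'$, so
$\operatorname{tr}(P(x)\Pi')\le\operatorname{rk}W'$; if
$\int P\,d\nu=\frac\rho wI$, integration gives
$\operatorname{rk}W'/\dim W'\ge\rho/w$. This is why
Proposition~\ref{prop:spectral} passes to a subspace $W$.
Lemma~\ref{lem:balance} shows that the strict form of the obstruction is the
only one.

\subsection*{Balancing}
The inner product will be found by minimizing an integral of logarithms of
norms of sections. The next lemma keeps these integrals from drifting to
$-\infty$; it is the only place where the bounded density is used.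

\begin{lemma}\label{lem:log}
Let $L$ be a line bundle on $C$ with a smooth Hermitian metric, $\nu$ a finite
measure with bounded density, and $\mathcal K\subset H^0(C,L)\setminus\{0\}$
compact. Then $\int\log|s|^2\,d\nu$ is bounded below for $s\in\mathcal K$.
\end{lemma}

\begin{proof}
By compactness it suffices to find a bound for $s$ near a given $s_0\ne0$. Let
$x_j$ be the zeros of $s_0$, with multiplicities $\mu_j$. Choose coordinates
$z$ centered at the $x_j$ such that the closed discs $\{|z|\le2\}$ are
disjoint, $L$ is trivialized near each of them, and $s_0$ has no zero there but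
$x_j$. Outside the discs $\{|z|<1\}$, the norm $|s|$ is bounded below uniformly
for $s$ near $s_0$. On the $j$-th disc, $s$ is given by a holomorphic function
$f$, and $|s|\ge c_0|f|$ for a constant $c_0>0$. For $s$ near $s_0$ we have
$|f|\ge c>0$ on $1\le|z|\le2$, and by Rouch\'e's theorem $f$ has exactly
$\mu_j$ zeros $\alpha_i$ in $|z|<1$. The function $f/\prod_i(z-\alpha_i)$ is
holomorphic without zeros on $|z|\le2$ and has modulus at least
$c\,3^{-\mu_j}$ on $|z|=2$, hence on the whole disc by the minimum principle.
So $\log|f|^2\ge\log(c^2\,9^{-\mu_j})+\sum_i\log|z-\alpha_i|^2$. If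
$d\nu\le\beta\,dx\,dy$ on the disc $|z|\le2$, then for $|\alpha|<1$
\[
\int_{|z|\le1}\log|z-\alpha|^2\,d\nu\ \ge\
\beta\int_{|z-\alpha|<1}\log|z-\alpha|^2\,dx\,dy=-\pi\beta. \qedhere
\]
\end{proof}

\begin{lemma}\label{lem:balance}
Let $0\ne W\subset H^0(C,E)$, $w=\dim W$, $\rho=\operatorname{rk}W$, and assume
that $\operatorname{rk}W'/\dim W'>\rho/w$ for all $0\ne W'\subsetneq W$. Let
$\nu$ be a probability measure with bounded density, and for $x\in C$ let
$K_x=\ker(W\to E_{W,x})$. Then there is a Hermitian inner product on $W$ for
which the orthogonal projections $P(x)$ onto $K_x^\perp$ satisfy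
$\int P\,d\nu=\frac\rho wI$.
\end{lemma}

\begin{proof}
We construct a function of the inner product whose critical points are the
balanced inner products, and show that it has a minimum.

\emph{The functional.} The surjection $W\to E_{W,x}$ embeds the line
$\ell_x=(\det E_{W,x})^*$ in $\bigwedge^\rho W^*$. An inner product $h$ on $W$
induces a norm $|\cdot|_h$ on $\bigwedge^\rho W^*$. For inner products $h,h'$
put
\[
R_x(h,h')=|\xi|_h^2/|\xi|_{h'}^2\quad(0\ne\xi\in\ell_x),\qquad
\Phi_{h'}(h)=\int\log R_x(h,h')\,d\nu(x).
\]
The ratio $R_x(h,h')$ is positive and smooth in $(x,h,h')$, as one sees by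
taking for $\xi$ a local frame. Since $C$ is compact, $\Phi_{h'}$ is smooth and
may be differentiated under the integral. Also
$\Phi_{h''}(h)=\Phi_{h'}(h)+\Phi_{h''}(h')$.

Let $(e_i)$ be a basis that is orthonormal for $h'$ and orthogonal for $h$,
with $h(e_i,e_i)=e^{a_i}$. For $I\subset\{1,\dots,w\}$ with $|I|=\rho$ let
$s_I\in H^0(C,\det E_W)$ be the wedge product of the sections $e_i$, $i\in I$,
and let $a_I=\sum_{i\in I}a_i$. The dual basis $(e_I^*)$ of
$\bigwedge^\rho W^*$ is orthogonal for both norms, with $|e_I^*|_{h'}^2=1$ and
$|e_I^*|_h^2=e^{-a_I}$, and $\xi=\sum_I\xi(s_I)e_I^*$ for $\xi\in\ell_x$. Give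
$\det E_W$ the smooth metric $|s|_{h'}=|\xi(s)|/|\xi|_{h'}$, which depends only
on $h'$. Then
\begin{equation}\label{eq:R}
R_x(h,h')=\sum_I|s_I(x)|_{h'}^2\,e^{-a_I},\qquad
\sum_I|s_I(x)|_{h'}^2=1 .
\end{equation}

\emph{Existence of a minimum.} Fix $h_0$ and let $\mathcal H$ be the set of
inner products of determinant $1$ relative to $h_0$. For $h\in\mathcal H$
order the exponents as $a_1\le\dots\le a_w$; then $\sum a_i=0$, and the sets
$\{a_w-a_1\le\text{const}\}$ are compact. It suffices to exclude a sequence
$h_l\in\mathcal H$ with $a^l_w-a^l_1\to\infty$ and $\Phi_{h_0}(h_l)$ bounded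
above. Pass to a subsequence along which the $h_0$-orthonormal eigenbases
$(e^l_i)$ converge to a basis $(e_i^\infty)$. Let
$W_i=\langle e_1^\infty,\dots,e_i^\infty\rangle$, $\rho_i=\operatorname{rk}W_i$,
$\rho_0=0$, and $I=\{i:\rho_i>\rho_{i-1}\}$. Each jump $\rho_i-\rho_{i-1}$ is
$0$ or $1$, so $|I|=\rho$, and the $e^\infty_i$ with $i\in I$ are independent
at a general point, so $s_I^\infty\ne0$. As $s_I^l\to s_I^\infty$,
Lemma~\ref{lem:log} bounds $\int\log|s_I^l|_{h_0}^2d\nu$ below by a constant
$-c$ for large $l$. Keeping one term in \eqref{eq:R} gives
$\Phi_{h_0}(h_l)\ge-a_I^l-c$. Put $b_i=\rho_i-i\rho/w$, so that $b_0=b_w=0$.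
Using $\sum a_i^l=0$ and summing by parts,
\[
-a_I^l=-\sum_{i=1}^wa_i^l\,(b_i-b_{i-1})
=\sum_{i=1}^{w-1}(a^l_{i+1}-a^l_i)\,b_i .
\]
For $0<i<w$ the hypothesis applied to $W_i$ gives $b_i>0$, and
$b_i\in\frac1w\mathbb Z$, so $b_i\ge\frac1w$. Hence
$-a_I^l\ge(a_w^l-a_1^l)/w\to\infty$, a contradiction. Thus $\Phi_{h_0}$ attains
a minimum on $\mathcal H$ at some $h_*$, which also minimizes $\Phi_{h_*}$.

\emph{The minimum is balanced.} Let $D$ be a traceless $h_*$-Hermitian
operator with orthonormal eigenbasis $(e_i)$ and eigenvalues $D_i$. The inner
products $h_t$ with $(e_i)$ orthogonal and $h_t(e_i,e_i)=e^{tD_i}$ lie in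
$\mathcal H$. Differentiating $\Phi_{h_*}(h_t)$ at $t=0$ with \eqref{eq:R}
gives $\int\sum_I|s_I|^2D_I\,d\nu=0$, with norms taken for $h_*$. We identify
the integrand. Fix $x$, use the coordinates $(e_i)$, and let $Z$ be a
$w\times\rho$ matrix whose columns are an orthonormal basis of $K_x^\perp$, so
that $Z^*Z=I$ and $ZZ^*=P(x)$. Let $B$ be the $\rho\times w$ matrix of
$W\to E_{W,x}$ in some basis of $E_{W,x}$. Since $B$ kills $K_x$, we have
$B=(BZ)Z^*$, so the maximal minors of $B$, which represent the $s_I(x)$, are
$\det(BZ)\,\overline{\det Z_I}$, where $Z_I$ consists of the rows of $Z$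
indexed by $I$. By the Cauchy--Binet formula
$\sum_I|\det Z_I|^2=\det(Z^*Z)=1$, so the normalization in \eqref{eq:R} gives
$|s_I(x)|^2=|\det Z_I|^2$. Again by Cauchy--Binet,
$\sum_I|s_I(x)|^2e^{tD_I}=\det(Z^*e^{tD}Z)$, and the derivative at $t=0$ is
\[
\sum_I|s_I(x)|^2D_I=\operatorname{tr}(Z^*DZ)=\operatorname{tr}(P(x)D).
\]
So the Hermitian operator $\int P\,d\nu$ is orthogonal to all traceless
Hermitian operators. It is therefore scalar, and its trace is $\rho$.
\end{proof}

\subsection*{Energy equals degree}

\begin{proof}[Proof of Proposition~\ref{prop:spectral}]
Among the nonzero subspaces of $V$ minimizing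
$\operatorname{rk}W/\dim W$, choose $W$ of least dimension. Then
Lemma~\ref{lem:balance} applies, with $\nu$ the measure in
$\mathrm{SG}(\kappa)$; keep its notation. Let
$K=\ker(W\otimes\mathcal O\to E_W)$, a subbundle with fibers $K_x$ and
$\deg K=-\deg E_W$. If $K=0$ then $\rho=w$ and $\deg E_W=0$, and there is
nothing to prove. Otherwise let $Q=I-P$ be the projection onto $K_x$. Let
$\Theta$ be a matrix whose columns are a local holomorphic frame of $K$, in
orthonormal coordinates on $W$, and let $G=\Theta^*\Theta$. Then
$Q=\Theta G^{-1}\Theta^*$. Since $\partial_{\bar z}\Theta=0$ and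
$\partial_z\Theta^*=0$, we have $\partial_zG=\Theta^*\Theta_z$ and
$\partial_{\bar z}G=\Theta_z^*\Theta$, where $\Theta_z^*=(\Theta_z)^*$. Hence
\begin{align*}
\partial_{\bar z}\partial_z\log\det G
&=\partial_{\bar z}\operatorname{tr}(G^{-1}\Theta^*\Theta_z)
=\operatorname{tr}\big(G^{-1}\Theta_z^*(I-Q)\Theta_z\big),\\
\partial_zQ&=\Theta_zG^{-1}\Theta^*
-\Theta G^{-1}\Theta^*\Theta_zG^{-1}\Theta^*=(I-Q)\Theta_zG^{-1}\Theta^* .
\end{align*}
As $I-Q$ is a Hermitian projection,
\[
\|\partial_zQ\|^2=\operatorname{tr}\big(\Theta G^{-1}\Theta_z^*(I-Q)
\Theta_zG^{-1}\Theta^*\big)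
=\operatorname{tr}\big(G^{-1}\Theta_z^*(I-Q)\Theta_z\big)
=\partial_{\bar z}\partial_z\log\det G .
\]
The function $\det G$ is the squared norm of a holomorphic frame of $\det K$.
The curvature formula
$\deg K=-\frac i{2\pi}\int\partial\bar\partial\log\det G$ and
$i\,dz\wedge d\bar z=2\,dx\,dy$ give
$\deg E_W=\frac1\pi\int\|\partial_zQ\|^2dx\,dy$. As in the case of a pencil,
$\partial_{\bar z}Q=(\partial_zQ)^*$, so the energies of the entries of
$P=I-Q$ add up to $4\int\|\partial_zQ\|^2dx\,dy=4\pi\deg E_W$. Their variances
add up to $\int\|P\|^2d\nu-\|\frac\rho wI\|^2=\rho-\rho^2/w$. Summing the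
inequalities of $\mathrm{SG}(\kappa)$ over the entries gives
$4\pi\deg E_W\ge4\pi\kappa(\rho-\rho^2/w)$.
\end{proof}

\section{Plane sections and uniform position}\label{sec:uniform}

In this section and the next we work over $\mathbb C$ and suppose that
Theorem~\ref{thm:main} fails: $C$ is as in the theorem, $X\subset\mathbb P^3$
is a normal surface of degree $d$, and $\varphi\colon X\dashrightarrow C$ is
dominant with irreducible general fiber.

Let $\Sigma\subset X$ consist of the singular points of $X$ and the points
where $\varphi$ is not defined. It is finite, because a normal surface is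
regular in codimension one, and a rational map from a smooth surface to a
projective variety is defined outside a finite set. Put
$X^\circ=X\setminus\Sigma$. By generic smoothness and Lemma~\ref{lem:fiber}
there is a nonempty open $U\subset C$ such that for $c\in U$ the scheme fiber
$X_c^\circ$ of $X^\circ\to C$ is a smooth irreducible curve. Let $X_c$ be its
closure in $\mathbb P^3$; then $X_c\setminus X_c^\circ\subset\Sigma$.

We want one plane $\Pi$ for which the sets $X_c\cap\Pi$ behave well for almost
all $c$ at once, so we let $\Pi$ and $c$ vary together. Let
\[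
T_0=\{(\Pi,c):\Pi\cap\Sigma=\emptyset,\ c\in U\}\subset
(\mathbb P^3)^\vee\times C,\qquad
I_0=\{(y,\Pi):y\in\varphi^{-1}(U),\ y\in\Pi,\ \Pi\cap\Sigma=\emptyset\},
\]
where $\varphi^{-1}(U)\subset X^\circ$, and map $I_0\to T_0$ by
$(y,\Pi)\mapsto(\Pi,\varphi(y))$. The scheme fiber over $(\Pi,c)$ is
$X_c^\circ\cap\Pi=X_c\cap\Pi$, which is nonempty because a plane meets every
projective curve. The map is proper: the set of $(y,\Pi,c)\in X\times T_0$ with
$y\in\Pi$ is closed and lies in $X^\circ\times T_0$, and $I_0$ is its closed
subset $\varphi(y)=c$. Finally $I_0$ is a nonempty open subset of a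
$\mathbb P^2$-bundle over $\varphi^{-1}(U)$, so it is smooth and irreducible of
dimension $4=\dim T_0$. By generic smoothness there is a dense open
$T\subset T_0$ over which $I=I_0|_T\to T$ is \'etale, and, being proper, finite
\'etale, of some degree $m\ge1$. For $(\Pi,c)\in T$ the set
\[
D_{\Pi,c}=X_c\cap\Pi
\]
consists of $m$ reduced points; in particular $X_c$ has degree $m$.

\subsection*{Monodromy}
A finite \'etale map is a finite covering in the classical topology. Its
monodromy group is the image of the fundamental group of the base in the
permutations of a fiber; the orbits correspond to the connected components of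
the covering.

\begin{proposition}\label{prop:monodromy}
The monodromy group of $I\to T$ is the full symmetric group $\mathfrak S_m$.
\end{proposition}

This is Harris's theorem, see \cite[Ch.~III, \S1]{ACGH}. We give the argument,
which covers the case that $X_c$ lies in a plane. It needs one fact about plane
curves.

\begin{lemma}\label{lem:plane}
Let $Y\subset\mathbb P^2$ be an irreducible curve of degree $m\ge2$ with
normalization $\widetilde Y$. For a general point $q\in\mathbb P^2$, the
projection $\widetilde Y\to\mathbb P^1$ from $q$ has a fiber consisting of one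
point of ramification index $2$ and $m-2$ unramified points.
\end{lemma}

\begin{proof}
Let $\gamma\colon\widetilde Y\to(\mathbb P^2)^\vee$ be the morphism extending
the map that sends a smooth point to its tangent line. Let $y(s)$ be a local
holomorphic lift of $\widetilde Y\to\mathbb P^2$ to
$\mathbb C^3\setminus\{0\}$, and let $\omega=\det(y,y',y'')$. Changing the lift
or the parameter multiplies $\omega$ by a nowhere vanishing function. If
$\omega\equiv0$, the coordinates of $y$ have vanishing Wronskian and are
linearly dependent, so $Y$ is a line; hence $\omega$ has finitely many zeros on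
$\widetilde Y$. At a point with $\omega\ne0$, the line $\gamma$ is given by the
vector product $\lambda=y\times y'$, and two things hold. First,
$\lambda\cdot y=\lambda\cdot y'=0$ and $\lambda\cdot y''=\omega$, so the
tangent line has contact of order exactly $2$. Second,
$\lambda\times\lambda'=(y\times y')\times(y\times y'')=\omega y$, so $\gamma$
is an immersion there, $Y^\vee=\gamma(\widetilde Y)$ is a curve, and the
tangent line to the branch of $Y^\vee$ is the pencil of lines through $y$.

Let $\mathcal B\subset Y^\vee$ consist of (i) the singular points of $Y^\vee$,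
(ii) the images under $\gamma$ of the zeros of $\omega$, and (iii) the lines in
$Y^\vee$ that pass through a singular point of $Y$. The set (iii) is finite: if
$\gamma(y)$ passes through the singular point $v$, $\omega(y)\ne0$, and $y$
does not lie over $v$, then $y$ is a ramification point of the projection from
$v$, a nonconstant map $\widetilde Y\to\mathbb P^1$. So $\mathcal B$ is finite.
Let $q\notin Y$ lie on no line of $\mathcal B$. The pencil of lines through $q$
meets the curve $Y^\vee$ in some $\lambda=\gamma(y)\notin\mathcal B$. By (iii)
all points of $\lambda\cap Y$ are smooth points of $Y$, and by (ii) the contact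
at $y$ has order $2$. If $\lambda$ were also tangent at $y_1\ne y$, then
$\lambda=\gamma(y_1)$, and by (i) and (ii) the tangent line of $Y^\vee$ at
$\lambda$ would be the pencil through $y$ and also the pencil through $y_1$,
which is absurd. As $q\notin Y$, the ramification indices over $\lambda$ are
the orders of contact with $\lambda$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:monodromy}]
Let $m\ge2$. Fix $c$ such that the open set
$T_c=\{\Pi:(\Pi,c)\in T\}\subset(\mathbb P^3)^\vee$ is nonempty, and let
$I_c\to T_c$ be the restricted covering. Its monodromy group $\mathcal G$ is a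
subgroup of that of $I\to T$, so it suffices to show
$\mathcal G=\mathfrak S_m$.

\emph{$\mathcal G$ is doubly transitive.} The covering of ordered pairs
$\{(y,y',\Pi):\Pi\in T_c,\ y\ne y'\in X_c^\circ\cap\Pi\}$ is a nonempty open
subset of a $\mathbb P^1$-bundle over the complement of the diagonal in
$X_c^\circ\times X_c^\circ$. Since $X_c^\circ$ is irreducible, this covering is
irreducible, hence connected.

\emph{$\mathcal G$ contains a transposition.} The triples $(y,y',q_1)$ with
$y\ne y'$ in $X_c$ and $q_1$ on the line $yy'$ form a variety of dimension $3$,
so a general $q_1\in\mathbb P^3$ lies on finitely many secant lines. Projection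
from $q_1$ is then injective on $X_c$ outside a finite set, hence birational
onto a plane curve $Y$ of degree $m$, and $\widetilde Y$ is the normalization
of $X_c$. Choose $q_1$ so that moreover some plane through $q_1$ belongs to
$T_c$. Planes through $q_1$ correspond to lines in $\mathbb P^2$, and those in
$T_c$ form a dense open set; choose $q$ as in Lemma~\ref{lem:plane} and lying
on one of these lines. The pencil $\Lambda\cong\mathbb P^1$ of lines through
$q$ is a pencil of planes, and $\Lambda\cap T_c$ has finite complement in
$\Lambda$. For $\Pi\in T_c$ the points of $X_c\cap\Pi$ are smooth points of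
$X_c$, so over $\Lambda\cap T_c$ the covering $I_c$ is the restriction of
$\widetilde Y\to\Lambda$. A small loop in $\Lambda\cap T_c$ around the branch
point given by Lemma~\ref{lem:plane} acts as a transposition.

The conjugates of a transposition under a doubly transitive group are all the
transpositions, so $\mathcal G=\mathfrak S_m$.
\end{proof}

\subsection*{Conditions imposed on forms}
For a finite set $\Delta\subset\mathbb P^3$ let $h_\Delta(n)$ be the rank of
the evaluation map
$H^0(\mathbb P^3,\mathcal O(n))\to\bigoplus_{y\in\Delta}\mathcal O(n)_y$. If
$\Delta$ lies in a plane $\Pi$, the rank is the same for forms on $\Pi$. The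
set $\Delta$ \emph{imposes independent conditions in degree $n$} if
$h_\Delta(n)=|\Delta|$, that is, if for each $y\in\Delta$ some form of degree
$n$ vanishes on $\Delta\setminus\{y\}$ and not at $y$. This holds whenever
$n\ge|\Delta|-1$: multiply linear forms that do not vanish at $y$, with one
through each point of $\Delta\setminus\{y\}$.

\begin{proposition}\label{prop:uniform}
There are a dense open $T'\subset T$ and integers $h(j,n)$ such that
$h_\Delta(n)=h(|\Delta|,n)$ for all $(\Pi,c)\in T'$, all
$\Delta\subset D_{\Pi,c}$ and all $n\ge0$. The numbers $r_n=h(m,n)$ satisfy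
\begin{equation}\label{eq:U}
r_{jn}\ \ge\ \min\big(m,\ j(r_n-1)+1\big)\qquad(j,n\ge0).
\end{equation}
\end{proposition}

\begin{proof}
Let $I^{(j)}\to T$ be the finite \'etale covering of ordered $j$-tuples of
distinct points in a fiber of $I\to T$, for $1\le j\le m$. The group
$\mathfrak S_m$ is transitive on such tuples, so $I^{(j)}$ is connected by
Proposition~\ref{prop:monodromy}; it is smooth, hence irreducible. The rank
$h_{\{y_1,\dots,y_j\}}(n)$ is lower semicontinuous on $I^{(j)}$, so it equals
its maximum $h(j,n)$ outside a proper closed subset, whose image in $T$ is a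
proper closed subset because $I^{(j)}\to T$ is finite. For $n\ge m-1$ this
subset is empty. Remove the finitely many remaining images to obtain $T'$.

Let $D=D_{\Pi,c}$ with $(\Pi,c)\in T'$. Since the evaluation map has rank
$r_n$, some $r_n$ points of $D$ impose independent conditions in degree $n$. By
the first part so do any $r_n$ points, and hence any set of at most $r_n$
points of $D$. We claim that $r_{a+b}\ge\min(m,r_a+r_b-1)$. Let
$\Delta\subset D$ have $\min(m,r_a+r_b-1)$ points and let $y\in\Delta$. Write
$\Delta\setminus\{y\}=\Delta_1\cup\Delta_2$ with $|\Delta_1|\le r_a-1$ and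
$|\Delta_2|\le r_b-1$. There are forms of degrees $a$ and $b$ vanishing on
$\Delta_1$ and $\Delta_2$ respectively and not at $y$; their product separates
$y$ from $\Delta\setminus\{y\}$. So $\Delta$ imposes independent conditions in
degree $a+b$, which proves the claim. Now \eqref{eq:U} follows by induction on
$j$: it holds for $j=0$ as $r_0=1$, and
$r_{(j+1)n}\ge\min(m,r_{jn}+r_n-1)$ with $r_n\ge1$ gives the inductive step.
\end{proof}

Uniformity is needed for \eqref{eq:U}: if $m-1\ge4$ of $m$ points lie on a line
and one does not, they impose $3$ conditions in degree $1$ but only $4<5$ in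
degree $2$.

\subsection*{The plane curve $H$}
Fix a plane $\Pi$ with $\Pi\cap\Sigma=\emptyset$ such that $H=X\cap\Pi$ is
smooth and $(\Pi,c)\in T'$ for all but finitely many $c\in C$. A general plane
will do: smoothness is Bertini's theorem on $X^\circ$, and the planes $\Pi$
with $\{\Pi\}\times C$ disjoint from $T'$ form a proper closed set. Then $H$ is
a smooth plane curve of degree $d$. It is irreducible, since two components
would meet, and $2g_H-2=d(d-3)$. The morphism $\pi=\varphi|_H\colon H\to C$ has
the $m$ reduced points $D_c=D_{\Pi,c}$ as fiber over a general $c$, so it is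
finite of degree $m$. The Riemann--Hurwitz formula gives
\begin{equation}\label{eq:RH}
m(g-1)\ \le\ \tfrac12\,d(d-3).
\end{equation}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:proof}

Let $S_n=H^0(\Pi,\mathcal O(n))$, of dimension $N_n=\frac{(n+1)(n+2)}2$, and
let $E_n=\pi_*\mathcal O_H(n)$, a bundle of rank $m$ on $C$ with
$H^i(C,E_n)=H^i(H,\mathcal O_H(n))$. Riemann--Roch on $H$ and on $C$ gives
$nd+1-g_H=\deg E_n+m(1-g)$, that is,
\begin{equation}\label{eq:deg}
\deg E_n=nd-\tfrac12d(d-3)+m(g-1).
\end{equation}
The fiber of $E_n$ at a general $c$ is $\bigoplus_{y\in D_c}\mathcal O(n)_y$,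
and $S_n$ maps to it by evaluation. So the map $S_n\otimes\mathcal O_C\to E_n$
has generic rank $r_n$. To use Proposition~\ref{prop:spectral} we need an upper
bound for the slopes of subsheaves of $E_n$.

\begin{lemma}\label{lem:slope}
Let $\pi\colon H\to C$ be a finite morphism of degree $m$ of smooth projective
curves over $\mathbb C$ and let $L$ be a line bundle on $H$. Every nonzero
subsheaf $M\subset\pi_*L$ has slope at most $\deg L/m$.
\end{lemma}

\begin{proof}
Let $q\colon H'\to C$ be a Galois closure of $\pi$, of degree $e$. There are
exactly $m$ morphisms $\tau_1,\dots,\tau_m\colon H'\to H$ with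
$\pi\tau_i=q$; each has degree $e/m$, and for general $y'\in H'$ the points
$\tau_i(y')$ are the $m$ points of $\pi^{-1}(q(y'))$. Pulling back
$\pi^*\pi_*L\to L$ by the $\tau_i$ gives a map
$q^*\pi_*L\to\bigoplus_i\tau_i^*L$, which at a general $y'$ is the
isomorphism $(\pi_*L)_{q(y')}=\bigoplus_iL_{\tau_i(y')}$. Let $\rho$ be the
rank of $M$. The composite $q^*M\to\bigoplus_i\tau_i^*L$ is injective at a
general point, so for some set $J$ of $\rho$ indices the map
$q^*M\to\bigoplus_{i\in J}\tau_i^*L$ is an isomorphism at a general point.
Hence $e\deg M\le\rho\,\frac em\deg L$.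
\end{proof}

The lemma also follows from the fact that the pullback of a semistable bundle
is semistable \cite[Lemma 6.4.12]{Laz}.

\begin{proposition}\label{prop:three}
The following hold.
\begin{enumerate}
\item[(a)] If $r_n=m$, then $m(g-1)\ge d\big(\frac{d-3}2-n\big)$.
\item[(b)] If $0\le n\le d-1$, then
$r_n\ge N_n\big(1-\frac{nd}{\kappa m}\big)$.
\item[(c)] $\kappa>128$ and $d\ge\frac\kappa2+1$; in particular $d\ge65$.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) The image of $S_n\otimes\mathcal O_C\to E_n$ is globally generated and has
full rank, so $\deg E_n\ge0$. Use \eqref{eq:deg}.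

(b) No nonzero form of degree less than $d$ vanishes on $H$, so
$V=S_n$ is a subspace of $H^0(C,E_n)$ with $\dim V=N_n$ and
$\operatorname{rk}V=r_n$. With $W$ as in Proposition~\ref{prop:spectral},
Lemma~\ref{lem:slope} for $L=\mathcal O_H(n)$ gives
\[
\frac{nd}m\ \ge\ \frac{\deg(E_n)_W}{\operatorname{rk}W}\ \ge\
\kappa\Big(1-\frac{\operatorname{rk}W}{\dim W}\Big)\ \ge\
\kappa\Big(1-\frac{r_n}{N_n}\Big).
\]

(c) By \eqref{eq:gap}, $\kappa^2>128\kappa$. By \eqref{eq:RH}, $d\ge4$.
Projection from a point of $H$ is a map $f\colon H\to\mathbb P^1$ of degree
$d-1$. The divisors $\pi_*f^*(t)$, $t\in\mathbb P^1$, are effective of degree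
$d-1$ on $C$, and linearly equivalent because
$\pi_*\operatorname{div}(u)=\operatorname{div}(\operatorname{Nm}u)$ for a
rational function $u$ on $H$. A point $c$ lies in the support only for
$t\in f(\pi^{-1}(c))$, a finite set, so these divisors are not all equal. Two
distinct ones differ by the divisor of a nonconstant function of degree at most
$d-1$. Thus $d-1\ge\operatorname{gon}(C)\ge\kappa/2$ by
Corollary~\ref{cor:gon}.
\end{proof}

\begin{example}\label{ex:planar}
For $n=1$, part (b) says $r_1\ge3\big(1-\frac d{\kappa m}\big)$: if
$\kappa m>3d$, the fibers $D_c$ are not collinear. In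
Example~\ref{ex:hyper}(b), the fiber over $(x_0,s_0)\in C$ is the curve
$w^gy=s_0z^{g+1}$ in the plane $x=x_0z$, so $m=g+1$, $d=2m$ and $r_1=2$. The
subspace $W=\langle x,z\rangle\subset S_1$ has rank $1$, with kernel spanned by
$x-x_0z$ at $(x_0,s_0)$. Its ratio $\frac12$ is smaller than
$\frac{r_1}{N_1}=\frac23$, so the passage from $V$ to $W$ does occur. The line
bundle $(E_1)_W$ is the pullback of $\mathcal O(1)$ under the double cover
$C\to\mathbb P^1$; its degree is $2=d/m$, so Lemma~\ref{lem:slope} is an
equality, and Proposition~\ref{prop:spectral} gives $\kappa\le4$.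
\end{example}

\begin{proof}[End of the proof of Theorem~\ref{thm:main}]
Put $t=\kappa m/d$ and $n=\lfloor t/2\rfloor$. This $n$ is the largest degree
in which the bound of Proposition~\ref{prop:three}(b) is at least $N_n/2$.

We first check that $n\le d-1$, so that (b) applies. Otherwise $d-1\le t/2$,
and (b) in degree $d-1$ gives $m\ge r_{d-1}\ge\frac12N_{d-1}=\frac{d(d+1)}4$.
Then \eqref{eq:RH} gives
$g-1\le\frac{d(d-3)}{2m}\le\frac{2(d-3)}{d+1}<2$, contrary to $g\ge3$.

\emph{Case $n\ge1$.} By (b), $r_n\ge\frac14(n+1)(n+2)$. This has two
consequences: $r_n-1\ge\frac14(n^2+3n-2)\ge\frac{n^2}4>0$, and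
$n^2<4r_n\le4m$, so $n<2\sqrt m$. In the other direction,
$\frac t2<n+1\le2n$ gives $n>\frac{\kappa m}{4d}$. Comparing the two bounds
for $n$, we find $\sqrt m<8d/\kappa$, and therefore
\[
m<\frac{64d^2}{\kappa^2},\qquad n<\frac{16d}\kappa,\qquad
\frac{4m}n<\frac{16d}\kappa .
\]
Let $j=\big\lceil\frac{m-1}{r_n-1}\big\rceil$ and $n_0=jn$. By \eqref{eq:U},
$r_{n_0}=m$. Since $j\le\frac{4m}{n^2}+1$,
\[
n_0\le\frac{4m}n+n<\frac{32d}\kappa .
\]
Now (a) in degree $n_0$ gives
\[
\frac{64d^2}{\kappa^2}(g-1)>m(g-1)\ge d\Big(\frac{d-3}2-n_0\Big)
>\frac{d^2}2-\frac{3d}2-\frac{32d^2}\kappa .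
\]
Divide by $d^2$. By (c), $\frac3{2d}<\frac14$, so
$\frac14<\frac{64(g-1)}{\kappa^2}+\frac{32}\kappa$, that is,
$\kappa^2<256(g-1)+128\kappa$. This contradicts \eqref{eq:gap}.

\emph{Case $n=0$.} Here (b) carries no information, but $m$ is small:
$m<2d/\kappa$. We have $r_{m-1}=m$, and (a) in degree $m-1$ reads
$m(g-1)\ge d\big(\frac{d-1}2-m\big)$. By (c), $\frac{2d}\kappa\le\frac d{64}$,
and \eqref{eq:gap} divided by $128\kappa$ says
$\frac{2(g-1)}\kappa\le\frac\kappa{128}-1$. Hence
\[
\frac{d-1}2\le m+\frac{m(g-1)}d<\frac{2d}\kappa+\frac{2(g-1)}\kappa
\le\frac d{64}+\frac\kappa{128}-1 ,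
\]
so $\frac{31}{64}d<\frac\kappa{128}-\frac12$. But $d>\frac\kappa2$ by (c), so
$\frac{31}{64}d>\frac{31}{128}\kappa$, a contradiction.
\end{proof}

\begin{remark}
Normality enters through the finiteness of $\Sigma$, which makes $H$ smooth and
yields the term $d(d-3)/2$ in \eqref{eq:deg}. Without it the theorem fails for
every $C$: the cone over a singular plane model of $C$ maps to $C$ with lines
as fibers. Irreducibility of the general fiber is used for the irreducibility
of $I_0$ and the double transitivity of the monodromy, hence for \eqref{eq:U}.
Example~\ref{ex:hyper} shows that a hypothesis on $C$ beyond its genus is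
necessary.
\end{remark}

\section{The modular curves $X_0(p)$}\label{sec:modular}

Let $p$ be a prime. Let $\Gamma_0(p)\subset\mathrm{SL}_2(\mathbb Z)$ be the
group of matrices whose lower left entry is divisible by $p$, and
$\Gamma(p)\subset\Gamma_0(p)$ the group of matrices congruent to the identity
modulo $p$. The curve $X_0(p)$ is a smooth projective geometrically irreducible
curve over $\mathbb Q$ (Igusa, Shimura), and $C=X_0(p)(\mathbb C)$ is the
compactification of $Y=\Gamma_0(p)\backslash\mathbb H$ by two cusps. The index
of $\Gamma_0(p)$ is $p+1$, so the hyperbolic measure $\mu$ on $Y$ has total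
mass $\mu(Y)=\frac\pi3(p+1)$. The genus is
\[
g=\frac{p+1}{12}-\frac{\nu_2}4-\frac{\nu_3}3,\qquad 0\le\nu_2,\nu_3\le2,
\]
where $\nu_2,\nu_3$ count the elliptic points of orders $2$ and $3$.

\begin{proposition}\label{prop:X0}
For a prime $p>10^5$, the curve $C=X_0(p)(\mathbb C)$ has genus $g\ge3$ and
property $\mathrm{SG}(\kappa)$ with $\kappa=\frac{p+1}{65}$, and
\eqref{eq:gap} holds with strict inequality.
\end{proposition}

\begin{proof}
The genus formula gives $3\le g\le\frac{p+1}{12}$.

\emph{A Poincar\'e inequality for $\mu$.} To avoid cone points we pass to
$M=\Gamma(p)\backslash\mathbb H$. An element of finite order of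
$\mathrm{SL}_2(\mathbb Z)$ other than the identity has trace in
$\{-2,-1,0,1\}$, while traces in $\Gamma(p)$ are congruent to $2$ modulo $p$.
So $\Gamma(p)$ is torsion-free, and $M$ is a complete connected hyperbolic
surface of finite area. The Laplacian on $L^2(M)$ is the self-adjoint operator
of the energy form, whose domain is the closure of $C_c^\infty(M)$ in the
Sobolev space $H^1$; its kernel consists of the constants. By Selberg's theorem
\cite{Selberg}, for congruence subgroups the nonzero discrete eigenvalues are
at least $3/16$, and the continuous spectrum is $[1/4,\infty)$. By the spectral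
theorem, $\int_M|\nabla u|^2\ge\frac3{16}\int_M|u|^2d\mu$ for all $u$ of mean
zero in the form domain.

Let $f$ be smooth on $C$ with $\mu$-mean $\bar f$, and let $u$ be the pullback
of $f-\bar f$ under the map $M\to Y$, of degree $\delta$. Then $u$ is smooth,
bounded, and of mean zero, with
$\int_M|u|^2d\mu=\delta\int_Y|f-\bar f|^2d\mu$. Away from finitely many points
$M\to C$ is a holomorphic covering of degree $\delta$, so by conformal
invariance $\int_M|\nabla u|^2=\delta\int_C|\nabla f|^2<\infty$. To see that
$u$ lies in the form domain, fix a base point, let $r$ be the distance to it,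
and put $\chi_R=\min(1,\max(0,2-r/R))$. By completeness $\chi_R$ has compact
support; it is Lipschitz with $|\nabla\chi_R|\le1/R$, and $\chi_R\to1$. The
compactly supported Lipschitz functions $\chi_Ru$ lie in the form domain. They
converge to $u$ in $H^1$, since $\chi_Ru\to u$ and
$\chi_R\nabla u\to\nabla u$ in $L^2$ by dominated convergence and
$\|u\nabla\chi_R\|_{L^2}\le\|u\|_{L^2}/R$. Dividing by $\delta$,
\[
\int_C|\nabla f|^2\ \ge\ \frac3{16}\int_Y|f-\bar f|^2\,d\mu .
\]

\emph{A measure with bounded density.} The density of $\mu$ on $C$ is smooth
away from the cusps and elliptic points but unbounded near them; near a cusp it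
is $|q|^{-2}(\log|q|)^{-2}$ in the coordinate $q$. Since $\mu$ is finite and
has no atoms, we can remove small discs around these points so that the
remaining compact set $C'$ has $\mu(C')\ge\frac{64}{65}\mu(Y)$. Let
$\nu=\mu|_{C'}/\mu(C')$, a probability measure with bounded density. Then
$\mu(C')\operatorname{Var}_\nu(f)\le\int_{C'}|f-\bar f|^2d\mu$, so
\[
\int_C|\nabla f|^2\ \ge\ \frac3{16}\cdot\frac{64}{65}\cdot\frac\pi3(p+1)
\operatorname{Var}_\nu(f)=4\pi\,\frac{p+1}{65}\operatorname{Var}_\nu(f).
\]

\emph{The inequality \eqref{eq:gap}.} We have
$256(g-1)+128\kappa<(p+1)\big(\frac{256}{12}+\frac{128}{65}\big)<23.31\,(p+1)$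
and $\kappa^2=(p+1)^2/4225$. Since $4225\cdot23.31<98500<p+1$, the inequality
is strict.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:modular}]
Suppose that a surface as in the statement is birational to a normal surface
$X=\{F=0\}\subset\mathbb P^3_k$, with $F$ irreducible. The map to $X_0(p)_k$
transfers to a dominant map $\varphi\colon X\dashrightarrow X_0(p)_k$ with
irreducible general fiber. We move $X$ and $\varphi$ to $\mathbb C$. Embed
$X_0(p)$ in $\mathbb P^N_{\mathbb Q}$ and represent $\varphi$ by forms
$G_0,\dots,G_N$ of the same degree, not all divisible by $F$. Let $K\subset k$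
be the field generated over $\mathbb Q$ by the coefficients of $F$ and the
$G_i$. Let $X_K'\subset\{F=0\}\subset\mathbb P^3_K$ be the open set where some
$G_i$ is nonzero. The equations of $X_0(p)$ evaluated at $(G_0,\dots,G_N)$ are
divisible by $F$ over $k$, hence over $K$, so we have a morphism
$\varphi_K\colon X'_K\to X_0(p)_K$ whose base change to $k$ represents
$\varphi$. As $K$ is finitely generated, it embeds in $\mathbb C$; this gives
$X_{\mathbb C}$ and $\varphi_{\mathbb C}\colon X'_{\mathbb C}\to
X_0(p)_{\mathbb C}$.

The dimension of $\Sigma_F$ is unchanged by field extension, so by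
Lemma~\ref{lem:normal}, used in both directions, $X_{\mathbb C}$ is a normal
surface. The generic fibers of $\varphi_k$ and $\varphi_{\mathbb C}$ are the
base changes of the generic fiber of $\varphi_K$ along the field extensions
$K(X_0(p))\subset k(X_0(p))$ and $K(X_0(p))\subset\mathbb C(X_0(p))$. Being
nonempty and being geometrically irreducible are properties that a scheme over
a field has if and only if its base change to a larger field has them. By
Lemma~\ref{lem:fiber}, $\varphi_{\mathbb C}$ is dominant with irreducible
general fiber. This contradicts Theorem~\ref{thm:main} and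
Proposition~\ref{prop:X0}.
\end{proof}

\section{Higher dimensions and very general curves}\label{sec:complements}

\begin{proposition}\label{prop:higher}
Let $n\ge2$ and let $p>10^5$ be a prime. No $n$-dimensional variety over $k$
with a dominant rational map to $X_0(p)_k$ with irreducible general fiber, such
as $X_0(p)\times\mathbb P^{n-1}$, is birational to a normal hypersurface in
$\mathbb P^{n+1}$.
\end{proposition}

\begin{proof}
Write $C=X_0(p)_k$. The case $n=2$ is Theorem~\ref{thm:modular}. Let $n\ge3$
and let $X\subset\mathbb P^{n+1}$ be a normal hypersurface with such a map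
$\varphi$. We show that $X\cap L\subset L\cong\mathbb P^n$ has the same
properties for a general hyperplane $L$, and conclude by induction.

Let $X^\circ$ be the open set of smooth points at which $\varphi$ is defined;
its complement $\Sigma$ has dimension at most $n-2$. For general $L$ the scheme
$X^\circ\cap L$ is smooth by Bertini's theorem and $\dim(\Sigma\cap L)\le n-3$,
so $X\cap L$ is irreducible and normal by Lemma~\ref{lem:normal} (a case of
Seidenberg's theorem).

Consider the morphism $(y,L)\mapsto(L,\varphi(y))$ from
$\{(y,L):y\in X^\circ\cap L\}$ to $(\mathbb P^{n+1})^\vee\times C$. Its fiber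
over $(L,c)$ is $X_c^\circ\cap L$, where $X_c^\circ$ is the fiber of
$X^\circ\to C$. The set $S$ of pairs with irreducible fiber is constructible
\cite[9.7.7]{EGA}. For all but finitely many $c$, the closure $X_c$ of
$X_c^\circ$ is irreducible of dimension $n-1\ge2$. For such $c$ and general
$L$, Bertini's irreducibility theorem shows that $X_c\cap L$ is irreducible of
dimension $n-2$, while $(X_c\setminus X_c^\circ)\cap L\subset\Sigma\cap L$ has
dimension at most $n-3$; so $(L,c)\in S$. Thus $S$ is dense and contains a
dense open set. For general $L$ we get $(L,c)\in S$ for all but finitely many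
$c$, so $\varphi|_{X\cap L}$ is dominant, and it has irreducible general fiber
by Lemma~\ref{lem:fiber}.
\end{proof}

Let $M_g$ be the moduli space of smooth curves of genus $g$ over $\mathbb C$,
an irreducible variety. A property holds for a \emph{very general} curve if it
holds outside a countable union of proper closed subsets of $M_g$.

\begin{proposition}\label{prop:general}
Let $k=\mathbb C$ and let $g$ be the genus of $X_0(p)$ for a prime $p>10^5$.
For a very general curve $C$ of genus $g$, no normal surface in $\mathbb P^3$
has a dominant rational map to $C$ with irreducible general fiber. In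
particular $C\times\mathbb P^1$ is not birational to a normal surface in
$\mathbb P^3$.
\end{proposition}

\begin{proof}
Call $C$ \emph{exceptional} if such a surface exists. We show that the
exceptional curves form a countable union of constructible sets and miss a
nonempty Euclidean open set $\Omega\subset M_g$. This suffices: a dense
constructible subset of the irreducible variety $M_g$ contains a nonempty
Zariski open set, which meets $\Omega$; so each of the constructible sets has
proper closure.

\emph{Constructibility.} Let $\mathcal T$ be the parameter scheme of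
tricanonically embedded smooth curves $C\subset\mathbb P^N$ of genus $g$, which
maps onto $M_g$. For $d,e\ge1$ consider the triples $(C,F,G)$ with
$C\in\mathcal T$, $F$ a form of degree $d$ on $\mathbb P^3$, and
$G=(G_0,\dots,G_N)$ forms of degree $e$; let $X'$ be the set of points of
$\{F=0\}$ where $G\ne0$. Let $\mathcal T_{d,e}$ be the set of triples such that
(i) $\dim\Sigma_F\le0$, (ii) $G$ maps $X'$ into $C$, and (iii) all but finitely
many fibers of $X'\to C$ are irreducible. Condition (i) is open. The triples
violating (ii) are the projection of the locally closed set of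
$(C,F,G,y)$ with $y\in X'$ and $G(y)\notin C$, which is constructible by
Chevalley's theorem. Over each locally closed piece of the locus where (i) and
(ii) hold, the maps $X'\to C$ form a morphism to the universal curve; the
points of the universal curve whose fiber is not irreducible form a
constructible set \cite[9.7.7]{EGA}, and the triples over which this set is
finite form a constructible set. So $\mathcal T_{d,e}$ and its image in $M_g$
are constructible. By Lemmas~\ref{lem:normal} and~\ref{lem:fiber}, the union of
these images is the set of exceptional curves.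

\emph{The open set $\Omega$.} Let $(C_b)_{b\in B}$ be the Kuranishi family of
$C_0=X_0(p)(\mathbb C)$; the image in $M_g$ of any neighborhood of $0\in B$ is
a neighborhood of $[C_0]$. Trivialize the family differentiably near $0$, so
that the $C_b$ are complex structures on one compact surface, depending
continuously on $b$. The energy density of $f$ on $C_b$ is a positive definite
Hermitian form in $df$ with values in $2$-forms, depending continuously on the
point and on $b$. By compactness, for given $\varepsilon>0$ and $b$ near $0$
the energy on $C_b$ is at least $1-\varepsilon$ times the energy on $C_0$.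
Smooth functions, the measure $\nu$ of Proposition~\ref{prop:X0}, and the
boundedness of its density do not depend on $b$. So $C_b$ has
$\mathrm{SG}((1-\varepsilon)\kappa)$. Since \eqref{eq:gap} is strict for
$\kappa$, it holds for $(1-\varepsilon)\kappa$ with $\varepsilon$ small, and
$C_b$ is not exceptional by Theorem~\ref{thm:main}.
\end{proof}

\begin{thebibliography}{9}

\bibitem{ACGH}
Arbarello, Cornalba, Griffiths, and Harris,
\emph{Geometry of Algebraic Curves I}.

\bibitem{EGA}
\emph{EGA IV}.

\bibitem{Laz}
Lazarsfeld, \emph{Positivity II}.

\bibitem{Selberg}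
Selberg, \emph{On the estimation of Fourier coefficients of modular forms},
1965.

\end{thebibliography}
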